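\title{Peak points of closed restriction algebras}

\begin{abstract}
Let $A$ be a uniform algebra and let $N$ be a compact neighborhood of a point $x_0$ in its maximal ideal space. By Rossi's theorem on local peak points, if an element of $A$ peaks at $x_0$ on $N$, then $x_0$ is a peak point for $A$. We show that the conclusion fails when the peaking function is only a uniform limit on $N$ of elements of $A$. In the counterexample, $x_0$ lies at arbitrarily small distance, in the norm of $A^*$, from the center of an analytic disc that leaves $N$. We also prove what survives in general: $x_0$ has no Jensen measure other than the point mass, and it is a peak point for $A$ as soon as certain exponents stay bounded.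
\end{abstract}

\section{The question and the results}\label{sec:intro}

A \emph{uniform algebra} on a compact Hausdorff space $X$ is a closed subalgebra $A$ of $C(X)$, with the supremum norm, that contains the constants and separates the points of $X$. Its \emph{maximal ideal space} $M_A$ is the compact Hausdorff space of nonzero multiplicative linear functionals on $A$, with the weak-$*$ topology. Point evaluations embed $X$ in $M_A$, and each $f\in A$ extends to the continuous function $\varphi\mapsto\varphi(f)$ on $M_A$, its Gelfand transform, which has the same supremum norm; we identify $f$ with this extension. For a compact set $N\subseteq M_A$, the \emph{restriction algebra} is $A|_N=\{f|_N:f\in A\}$, and the \emph{closed restriction algebra} $A_N$ is the uniform closure of $A|_N$ in $C(N)$. The latter is a uniform algebra on $N$.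

If $B$ is an algebra of functions on a set $Y$, a point $x\in Y$ is a \emph{peak point} for $B$ if some $f\in B$ satisfies $f(x)=1$ and $|f(y)|<1$ for all $y\in Y\setminus\{x\}$. The set $Y$ is $X$ for $A$, and it is $N$ for $A|_N$ and $A_N$.

Let $x_0\in X$ and let $N$ be a compact neighborhood of $x_0$ in $M_A$. An element of $A$ that peaks at $x_0$ on $X$ also peaks at $x_0$ on $M_A$ (see (F1) in Section~\ref{sec:background}), so
\[
\text{peak point for }A\ \Longrightarrow\ \text{peak point for }A|_N\ \Longrightarrow\ \text{peak point for }A_N .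
\]
Rossi's theorem on local peak points reverses the first implication. This paper is about the second.

\begin{quote}
\emph{Question.} If $x_0$ is a peak point for $A_N$, must $x_0$ be a peak point for $A$?
\end{quote}

Two examples fix the setting. Let $A$ be the disc algebra, the functions continuous on the closed unit disc and holomorphic inside it; $M_A$ is the closed disc. If $X$ is the closed disc, a point $a$ with $|a|=1$ is a peak point for $A$, through $(1+\bar az)/2$, and an interior point is a peak point for no $A_N$, because elements of $A_N$ are holomorphic near it. So the three notions agree. If instead $X=\{|z|=1\}\cup\{0\}$ and $N=\{0\}$, then $0$ is a peak point for $A|_N$ but, by the maximum principle, not for $A$. Here $N$ is a neighborhood of $0$ in $X$ only; this is why $N$ must be a neighborhood in $M_A$.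

One would guess that the answer to the Question is yes, for two reasons. First, the visible obstruction to peaking is an analytic disc through $x_0$, and this obstruction is local: a smaller disc lies in $N$ and prevents peaking for $A_N$ as well. Second, the hypothesis is witnessed by elements of $A$ itself. If $f\in A_N$ peaks at $x_0$ and $V$ is an open neighborhood of $x_0$, then approximating a high power of $f$ and normalizing gives $g\in A$ with $g(x_0)=1$, $|g|\le2$ on $N$ and $|g|\le\frac12$ on $N\setminus V$. The same inequalities on all of $M_A$ would make $x_0$ a peak point for $A$ (Lemma~\ref{lem:criterion}), so only control outside $N$ is missing, and Rossi's theorem supplies such control when a single element of $A$ peaks on $N$.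

Nevertheless the answer is no. Gleason parts and the Shilov boundary are recalled in Section~\ref{sec:background}.

\begin{theorem}\label{thm:A}
Let $0<\varepsilon\le1$. There are a uniform algebra $A$ on a compact metrizable space $X$ with $M_A=X$, an element $t\in A$, and points $x_0\ne y_0$ of $X$ with $t(x_0)=t(y_0)=0$, such that, with $N=\{x\in M_A:|t(x)|\le\frac12\}$:
\begin{enumerate}
\item[(a)] $x_0$ is a peak point for $A_N$;
\item[(b)] $|g(x_0)-g(y_0)|\le\frac\varepsilon2\|g\|$ for all $g\in A$; hence $x_0$ is not a peak point for $A$;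
\item[(c)] the Gleason part of $x_0$ for $A$ contains a disc $\{y_\tau:|\tau|<1\}$ on which $t(y_\tau)=\tau$ and every $g\in A$ is analytic in $\tau$; this disc leaves $N$.
\end{enumerate}
\end{theorem}

All measures in this paper are regular Borel probability measures. A measure $\mu$ on $M_A$ is a \emph{Jensen measure} for $x_0$ if $\log|g(x_0)|\le\int\log|g|\,d\mu$ for all $g\in A$. The second theorem says that the expected implication does hold at the level of the functions $\frac1m\log|g|$.

\begin{theorem}\label{thm:B}
Let $A$ be a uniform algebra on $X$, let $N$ be a compact neighborhood of $x_0$ in $M_A$, and suppose that $x_0$ is a peak point for $A_N$.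
\begin{enumerate}
\item[(a)] For every neighborhood $V$ of $x_0$ in $M_A$ and every $\eta>0$ there are an integer $m\ge1$ and $g\in A$ with
\[
g(x_0)=1,\qquad |g|\le e^{\eta m}\ \text{on }M_A,\qquad |g|\le e^{-m}\ \text{on }M_A\setminus V .
\]
\item[(b)] The point mass $\delta_{x_0}$ is the only Jensen measure for $x_0$ on $M_A$. In particular $x_0$ lies in the Shilov boundary of $A$.
\item[(c)] If the integers $m$ in \textup{(a)} can be chosen at most $m_0$, with $m_0$ independent of $V$ and $\eta$, then $x_0$ is a peak point for $A$. By Theorem~\ref{thm:A} this boundedness can fail.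
\end{enumerate}
\end{theorem}

Theorem~\ref{thm:B} suggests how a counterexample must look. The function $g$ in (a) peaks approximately, but its norm may be as large as $e^{\eta m}$; an $m$-th root of $g$ would have norm at most $e^\eta$ and modulus at most $e^{-1}$ off $V$. So we want an algebra in which such roots behave well on $N$ and badly outside $N$. We adjoin to a disc coordinate $t$ pairs of functions $F_k,G_k$ tied by $F_k^{m_k}=d_k(t)G_k$, where $|d_k|\le2$ on $N$ and $|d_k|$ is huge on a circle $|t|=r_k>\frac12$. Section~\ref{sec:model} treats one such pair by hand. Section~\ref{sec:construction} builds the tower of pairs, Sections~\ref{sec:local} and~\ref{sec:global} prove Theorem~\ref{thm:A}, and Section~\ref{sec:positive} proves Theorem~\ref{thm:B}.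

\section{Background and a criterion for peak points}\label{sec:background}

Let $B$ be a uniform algebra on a compact Hausdorff space $Y$. A measure $\mu$ on $Y$ \emph{represents} $\varphi\in M_B$ if $\int f\,d\mu=f(\varphi)$ for all $f\in B$; such a measure exists by the Hahn--Banach and Riesz theorems. The \emph{Shilov boundary} $\partial B$ is the smallest closed subset of $M_B$ on which every $|f|$, $f\in B$, attains its maximum; it is contained in $Y$. We use the following facts.

\begin{enumerate}
\item[(F1)] \emph{Peaking on $Y$ and on $M_B$.} If $f\in B$ peaks at $x\in Y$ on $Y$, it peaks at $x$ on $M_B$. Indeed $|f|\le1$ on $M_B$, and if $|f(\varphi)|=1$, a measure $\mu$ representing $\varphi$ has $|f|=1$ almost everywhere, so $\mu=\delta_x$ and $\varphi=x$.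
\item[(F2)] \emph{Peak points and representing measures.} If $x\in Y$, the set $\{x\}$ is a $G_\delta$ in $Y$, and $\delta_x$ is the only measure on $Y$ that represents $x$, then $x$ is a peak point for $B$. For metrizable $Y$, where every point is a $G_\delta$, this is Bishop's theorem \cite[Ch.~II, \S11]{Gamelin}; in general it is the Bishop--de Leeuw theorem \cite[Ch.~II, \S\S11--12]{Gamelin}.
\item[(F3)] \emph{Jensen measures} (Bishop; see \cite[Ch.~II]{Gamelin}). Every point of $M_B$ has a Jensen measure supported on $\partial B$.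
\item[(F4)] \emph{Rossi's local maximum modulus principle} \cite[Ch.~III, \S8]{Gamelin}. If $W$ is a nonempty open subset of $M_B$ disjoint from $\partial B$, then its topological boundary $bW$ in $M_B$ is nonempty and $\sup_W|f|\le\sup_{bW}|f|$ for all $f\in B$.
\item[(F5)] \emph{Gleason parts.} For $\varphi,\psi\in M_B$ let $\|\varphi-\psi\|=\sup\{|f(\varphi)-f(\psi)|:f\in B,\ \|f\|\le1\}$, a number at most $2$. The relation $\|\varphi-\psi\|<2$ is an equivalence relation, and its classes are the Gleason parts.
\item[(F6)] \emph{Cauchy's estimate.} If $\psi(z)=\sum_la_lz^l$ is a polynomial with $|\psi|\le1$ on $|z|\le R$, then $|a_l|\le R^{-l}$.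
\item[(F7)] \emph{Hadamard's three circles theorem}, for radii $c<1<2$. If $\psi$ is a polynomial with $|\psi|\le a$ on $|z|\le c$ and $|\psi|\le L$ on $|z|\le2$, then $|\psi(1)|\le a^\theta L^{1-\theta}$, where $\theta=\log2/\log(2/c)\in(0,1)$.
\end{enumerate}

Both theorems use (F2) through the next lemma: approximate peaking functions suffice, provided that their norms have a bound independent of the neighborhood.

\begin{lemma}\label{lem:criterion}
Let $x\in Y$ with $\{x\}$ a $G_\delta$ in $Y$. Suppose there are constants $M\ge1$ and $\alpha<1$ such that for every open neighborhood $V$ of $x$ in $Y$ some $g\in B$ satisfies $g(x)=1$, $|g|\le M$ on $Y$ and $|g|\le\alpha$ on $Y\setminus V$. Then $x$ is a peak point for $B$.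
\end{lemma}

\begin{proof}
Let $\mu$ represent $x$. For $V$ and $g$ as in the statement, $1=|\int g\,d\mu|\le M\mu(V)+\alpha$, so $\mu(V)\ge(1-\alpha)/M$. By outer regularity $\mu(\{x\})\ge(1-\alpha)/M>0$. Thus every measure representing $x$ has an atom at $x$. If some such $\mu$ had $b=\mu(\{x\})<1$, then $\nu=(\mu-b\delta_x)/(1-b)$ would be a probability measure with $\int f\,d\nu=(f(x)-bf(x))/(1-b)=f(x)$ for $f\in B$ and with no atom at $x$. So $\delta_x$ is the only representing measure, and (F2) applies.
\end{proof}

\section{One stage: a function that separates only locally}\label{sec:model}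

We look for a compact set above the disc $|t|\le1$, with a second coordinate $F$ and two points $P_0,P_1$ above $t=0$, where $F=0$ and $F=1$, such that $F$ is bounded by $4$ above $|t|\le\frac12$ while every polynomial bounded by $1$ on the whole set takes nearly equal values at $P_0$ and $P_1$. The second demand applies to $F/\|F\|$, so $F$ must be large somewhere above $|t|>\frac12$.

The first attempt is a set $K\subseteq\mathbb C^2$ that contains the discs $|F|\le R$ above a circle $|t|=r>\frac12$, with $R$ large. It fails: by the maximum principle in $t$, every polynomial $p$ satisfies $|p(t,F)|\le\|p\|_K$ for $|t|\le r$, $|F|\le R$. All these points belong to the maximal ideal space, and there $F$ is as large as $R$ above $|t|\le\frac12$. To block the maximum principle we adjoin a function with poles between the circles $|t|=\frac12$ and $|t|=r$, namely $G=F^m/d(t)$, and impose the bounds on $G$. The poles then affect only the powers $F^l$ with $l\ge m$.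

Let $m\ge2$ be an integer, $R\ge1$ and $\frac12<s<r\le1$. Put $d(t)=1-(t/s)^n$ with $n$ so large that $(r/s)^n-1\ge2(32R)^m$. Then
\begin{equation}\label{eq:d}
d(0)=1,\qquad 0<|d|\le2\ \text{ on }|t|<s,\qquad |d|\ge2(32R)^m\ \text{ on }|t|=r .
\end{equation}
Zeros inside $|t|<r$ are unavoidable: without them, the maximum principle for $1/d$ would give $\min_{|t|=r}|d|\le|d(0)|=1$. Let
\begin{equation}\label{eq:model}
X_1=\{(t,F,G)\in\mathbb C^3:\ |t|\le1,\ d(t)G=F^m,\ |G|\le2^m,\ |tG|\le32^{-m}\},
\end{equation}
and let $P_0=(0,0,0)$, $P_1=(0,1,1)$. Above a point $t$ with $d(t)\ne0$, the coordinate $G$ is determined by $F$, and $F$ ranges over the closed disc of radius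
\[
\lambda(t)=|d(t)|^{1/m}\min\bigl(2,\ \tfrac1{32}|t|^{-1/m}\bigr);
\]
see Figure~\ref{fig:radius}.

\begin{figure}[ht]
\centering
\begin{tikzpicture}[x=9cm,y=0.85cm]
\draw[->] (0,0)--(1.06,0) node[right]{$t$};
\draw[->] (0,0)--(0,4.3) node[left]{$\lambda(t)$};
\draw[line width=2pt,gray] (0,0)--(0.5,0);
\draw[thick] (0,2)--(0.04,2) .. controls (0.05,0.5) and (0.08,0.36) .. (0.2,0.3)
 --(0.62,0.22) .. controls (0.69,0.2) and (0.7,0.1) .. (0.7,0)
 .. controls (0.7,0.6) and (0.8,1.2) .. (0.85,3.4)--(0.865,4.1);
\draw[dashed] (0,3.1)--(0.85,3.1);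
\draw[dotted] (0.85,0)--(0.85,3.4);
\node[left] at (0,2) {$2$};
\node[left] at (0,3.1) {$R$};
\foreach \a/\b in {0/0,0.5/{\frac12},0.7/s,0.85/r,1/1}
 \draw (\a,0.07)--(\a,-0.07) node[below]{$\b$};
\end{tikzpicture}
\caption{Schematic graph, not to scale, of the radius $\lambda(t)$ of the disc of values of $F$ above a real point $t\in[0,1]$ in the set $X_1$ defined by $d(t)G=F^m$, $|G|\le2^m$, $|tG|\le32^{-m}$. The radius is $2$ at $t=0$, is small on the rest of $[0,\frac12]$ (gray) except very near $0$, vanishes at the zero $s$ of $d$, and is at least $R$ at $t=r$.}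
\label{fig:radius}
\end{figure}

\begin{proposition}\label{prop:model}
\begin{enumerate}
\item[(a)] At points of $X_1$ with $|t|\le\frac12$ we have $|F|\le4$, and $|F|\ge\frac18$ implies $|G|\ge\frac128^{-m}$ and $|t|\le2\cdot4^{-m}$.
\item[(b)] If $g$ is a polynomial in $t,F,G$ with $|g|\le1$ on $X_1$, then $|g(P_1)-g(P_0)|\le(m-1)R^{-1}+2^{1-m}$.
\end{enumerate}
\end{proposition}

\begin{proof}
(a) By \eqref{eq:d}, $|F|^m=|d||G|\le2\cdot2^m\le4^m$. If $|F|\ge\frac18$, then $|G|=|F|^m/|d|\ge\frac128^{-m}$, and so $|t|\le32^{-m}/|G|\le2\cdot4^{-m}$.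

(b) Write $g=\sum_{a,b}q_{ab}(t)F^aG^b$ with polynomials $q_{ab}$. Where $d(t)\ne0$,
\[
g\bigl(t,F,F^m/d(t)\bigr)=\sum_{l\ge0}g_l(t)F^l,\qquad g_l=\sum_{a+bm=l}q_{ab}\,d^{-b},
\]
and $g(P_1)-g(P_0)=\sum_{l\ge1}g_l(0)$. Since $\lambda(0)=2$, (F6) gives $|g_l(0)|\le2^{-l}$, so the terms with $l\ge m$ contribute at most $2^{1-m}$. On $|t|=r$, \eqref{eq:d} gives $\lambda(t)\ge32R\cdot\frac1{32}=R$, so $|g_l(t)|\le R^{-l}$ there. For $l<m$ only $b=0$ occurs, so $g_l=q_{l0}$ is a polynomial, and the maximum principle gives $|g_l(0)|\le R^{-l}\le R^{-1}$ for $1\le l<m$.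
\end{proof}

Choosing first $m$, then $R$, then $n$ makes the bound in (b) as small as we like, while $F/4$ has modulus at most $1$ above $|t|\le\frac12$ and separates $P_1$ from $P_0$ by $\frac14$. The split at $l=m$ is forced: for $g=2^{-m}G$ the coefficient $g_m=2^{-m}/d$ is tiny on $|t|=r$ but equals $2^{-m}$ at $t=0$.

One stage is not yet a counterexample, because $P_1$ is an interior point of the analytic disc $\{(0,F,F^m):|F|\le2\}$ and so is not a peak point even locally. We therefore add a second pair $F_2,G_2$, with $F_2$ concentrated where $t$ is near $0$ \emph{and} $F_1$ is near $1$, and move to the point $P_2$ with $F_1=F_2=1$; then a third pair, and so on. Each $P_k$ lies in a disc, but at the limit $x_0$ of the $P_k$ the functions $F_k$ concentrate on sets that shrink to $x_0$, while the distances $\|P_k-P_{k-1}\|$ have a small sum.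

\section{The algebra}\label{sec:construction}

Two new difficulties appear at stage $k$, and they dictate the parameters. First, the low coefficients $g_l$ in the expansion in $F_k$ now have poles at the zeros of $d_1,\dots,d_{k-1}$. These must lie outside the circle $|t|=r_k$ used at stage $k$, while the zeros of $d_k$ lie inside it; so the circles of zeros must shrink toward $|t|=\frac12$. Second, above $|t|=r_k$ the earlier coordinates are small: for $j<k$ the bounds $|d_j|\le2$, $|tG_j|\le32^{-m_j}$ and $|t|>\frac12$ give $|F_j|^{m_j}\le4\cdot32^{-m_j}<1$. The maximum principle in $t$ therefore controls $g_l$ at $t=0$ only for $F_1,\dots,F_{k-1}$ near $0$, whereas we need it at $F_1=\dots=F_{k-1}=1$. The three circles theorem carries the estimate across, one variable at a time, at the cost of an exponent that depends only on the earlier stages.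

\subsection*{Parameters}
Fix $0<\varepsilon\le1$ and an integer $E\ge0$ with $2^{-E}\le\varepsilon$. Put $s_k=\frac12+2^{-k-1}$ for $k\ge0$, and for $k\ge1$ put $r_k=\frac12(s_k+s_{k-1})$ and $m_k=k+3+E$. Then $s_0=1$, $s_k\downarrow\frac12$, $s_k<r_k<s_{k-1}$, and
\begin{equation}\label{eq:m}
2^{1-m_k}\le\varepsilon2^{-k-2}.
\end{equation}
Let $d_k(t)=1-(t/s_k)^{n_k}$, whose zeros lie on $|t|=s_k$. Given $n_1,\dots,n_{k-1}$, choose $c_k$, $R_k$, $n_k$ in this order. First take $c_k\in(0,\frac1{64}]$ with
\begin{equation}\label{eq:c}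
c_k^{m_j}\le\tfrac12\,32^{-m_j}\min_{|t|\le r_k}|d_j(t)|\qquad(1\le j<k),
\end{equation}
which is possible because $s_j\ge s_{k-1}>r_k$, and put $\theta_k=\log2/\log(2/c_k)$. Next take $R_k\ge1$ with
\begin{equation}\label{eq:R}
m_k\,64^{m_k}R_k^{-\theta_k^{\,k-1}}\le\varepsilon2^{-k-2}.
\end{equation}
Finally take the integer $n_k$ with $(r_k/s_k)^{n_k}-1\ge2(32R_k)^{m_k}$, so that \eqref{eq:d} holds for $d_k,s_k,r_k,R_k,m_k$.

\subsection*{The space and the algebra}
Give $\mathbb C^{\mathbb N}$ the product topology and coordinates $t,F_1,G_1,F_2,G_2,\dots$. For $k\ge1$ let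
\[
\delta_k=\max\bigl(|t|,|F_1-1|,\dots,|F_{k-1}-1|\bigr),
\]
so $\delta_1=|t|$. Let $X$ be the set of points such that $|t|\le1$ and, for all $k\ge1$,
\begin{equation}\label{eq:X}
d_k(t)\,G_k=F_k^{m_k},\qquad |G_k|\le2^{m_k},\qquad \delta_k|G_k|\le32^{-m_k}.
\end{equation}
The last condition stands for the $k$ inequalities $|tG_k|\le32^{-m_k}$ and $|(F_j-1)G_k|\le32^{-m_k}$, $j<k$. The set $X$ is closed, and each coordinate is bounded on it, since $|F_k|^{m_k}\le2^{m_k}\max_{|t|\le1}|d_k|$. So $X$ is compact and metrizable. Let $A$ be the uniform closure in $C(X)$ of the polynomials in finitely many of the coordinates; it is a uniform algebra on $X$.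

The Question concerns neighborhoods in $M_A$, so we must know $M_A$; this is why $X$ is defined by polynomial inequalities alone.

\begin{lemma}\label{lem:spectrum}
$M_A=X$.
\end{lemma}

\begin{proof}
Let $\varphi\in M_A$ and let $a\in\mathbb C^{\mathbb N}$ have coordinates $\varphi(t),\varphi(F_k),\varphi(G_k)$. Then $\varphi(p)=p(a)$ for every polynomial $p$. Each condition defining $X$ has the form $|p|\le C$ with $p$ a polynomial and $C\ge0$, the equations having $C=0$. Since $|p(a)|=|\varphi(p)|\le\|p\|_X\le C$, we get $a\in X$, and $\varphi$ is evaluation at $a$ on polynomials, hence on $A$.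
\end{proof}

\subsection*{Points and discs in $X$}
For $k\ge1$ and complex numbers $t,F_1,\dots,F_k$ with $d_i(t)\ne0$ for $i\le k$, let $[t;F_1,\dots,F_k]$ be the point of $\mathbb C^{\mathbb N}$ with these coordinates, with $G_i=F_i^{m_i}/d_i(t)$ for $i\le k$, and with $F_i=G_i=0$ for $i>k$. It lies in $X$ if and only if $|t|\le1$ and the two inequalities in \eqref{eq:X} hold for the indices $i\le k$. All upper bounds on elements of $A$ will come from the following three families of points.

\begin{lemma}\label{lem:discs}
Let $k\ge1$. The point $[t;F_1,\dots,F_k]$ is defined and lies in $X$ in each of the following cases: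
\begin{enumerate}
\item[(a)] $t=0$, $F_1=\dots=F_{k-1}=1$, $|F_k|\le2$;
\item[(b)] $|t|=r_k$, $|F_i|\le c_k$ for $i<k$, $|F_k|\le R_k$;
\item[(c)] for some $j$ with $1\le j<k$: $t=0$, $F_1=\dots=F_{j-1}=1$, $|F_j|\le2$, $|F_i|\le c_k$ for $j<i<k$, $|F_k|\le\frac1{64}$.
\end{enumerate}
\end{lemma}

\begin{proof}
When $t=0$ we have $G_i=F_i^{m_i}$ for $i\le k$.

(a) For $i\le k$, $\delta_i=0$ and $|G_i|\le2^{m_i}$.

(b) No $d_i$ with $i\le k$ vanishes on $|t|=r_k$. For $i<k$, \eqref{eq:c} gives $|G_i|\le\frac1232^{-m_i}$, and \eqref{eq:d} gives $|G_k|\le R_k^{m_k}/(2(32R_k)^{m_k})=\frac1232^{-m_k}$. For $i\le k$ we have $\delta_i\le2$, because $|t|\le1$ and $|F_a-1|\le1+c_k$ for $a<k$. So $\delta_i|G_i|\le32^{-m_i}$.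

(c) For $i\le j$, $\delta_i=0$ and $|G_i|\le2^{m_i}$. For $j<i\le k$ we have $|F_i|\le\frac1{64}$ and $\delta_i\le3$, so $\delta_i|G_i|\le3\cdot64^{-m_i}\le32^{-m_i}$, since $2^{m_i}\ge3$.
\end{proof}

For $|\tau|\le1$ let $y_\tau$ be the point with $t=\tau$ and all $F_i=G_i=0$; it satisfies \eqref{eq:X}. Let $P_0=y_0$, and for $k\ge1$ let $P_k=[0;1,\dots,1]$ with $k$ ones, which lies in $X$ by Lemma~\ref{lem:discs}(a). The points $P_k$ converge to the point $x_0$ with $t=0$ and all $F_i=G_i=1$, and $x_0\in X$ because $X$ is closed. The coordinate $F_1$ shows that $x_0\ne y_0$. Finally let $N=\{p\in X:|t(p)|\le\frac12\}$, a compact neighborhood of $x_0$ in $M_A=X$.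

\section{The point $x_0$ is a peak point for $A_N$}\label{sec:local}

The quantity $\delta_k$ omits all the $G_j$ and the later $F_j$, but it still detects closeness to $x_0$.

\begin{lemma}\label{lem:shrink}
Let $\beta_k\to0$. Every neighborhood of $x_0$ in $X$ contains $\{p\in X:\delta_k(p)\le\beta_k\}$ for all large $k$.
\end{lemma}

\begin{proof}
Otherwise there are a neighborhood $V$ and points $p_k\notin V$ with $\delta_k(p_k)\le\beta_k$ for infinitely many $k$. Along these $k$, $t(p_k)\to0$ and $F_j(p_k)\to1$ for each fixed $j$. Then $d_j(t(p_k))\to1$, so $G_j(p_k)=F_j(p_k)^{m_j}/d_j(t(p_k))\to1$. Thus $p_k\to x_0$ coordinatewise, a contradiction.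
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:A}(a)]
For $p\in X$ the triple $(t,F_k,G_k)$ lies in the set \eqref{eq:model} formed with the parameters of stage $k$. By Proposition~\ref{prop:model}(a), $|F_k|\le4$ on $N$, and at a point of $N$ with $|F_k|\ge\frac18$ we have $|G_k|\ge\frac128^{-m_k}$, so that $\delta_k\le32^{-m_k}/|G_k|\le2\cdot4^{-m_k}$ by \eqref{eq:X}. Let $V$ be an open neighborhood of $x_0$ in $N$. By Lemma~\ref{lem:shrink}, $|F_k|<\frac18$ on $N\setminus V$ for large $k$. Also $F_k(x_0)=1$. Lemma~\ref{lem:criterion}, applied to $A_N$ on the metrizable space $N$ with $M=4$ and $\alpha=\frac18$, shows that $x_0$ is a peak point for $A_N$.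
\end{proof}

\section{The point $x_0$ is not a peak point for $A$}\label{sec:global}

\begin{proposition}\label{prop:step}
If $g$ is a polynomial in the coordinates with $\|g\|_X\le1$, then $|g(P_k)-g(P_{k-1})|\le\varepsilon2^{-k-1}$ for all $k\ge1$.
\end{proposition}

\begin{proof}
Fix $k$ and write $m,c,\theta,R$ for $m_k,c_k,\theta_k,R_k$.

\emph{Step 1: expansion in $F_k$.} Setting $F_i=G_i=0$ for $i>k$ turns $g$ into $\sum_{a,b}q_{ab}F_k^aG_k^b$, with $q_{ab}$ a polynomial in $t$ and the $F_i,G_i$, $i<k$. Let $\tilde q_{ab}(t,F_1,\dots,F_{k-1})$ arise from $q_{ab}$ by substituting $G_i=F_i^{m_i}/d_i(t)$. Then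
\begin{equation}\label{eq:expansion}
g\bigl([t;F_1,\dots,F_k]\bigr)=\sum_{l\ge0}g_l(t,F_1,\dots,F_{k-1})\,F_k^l,\qquad g_l=\sum_{a+bm=l}\tilde q_{ab}\,d_k^{-b},
\end{equation}
a finite sum in which each $g_l$ is a polynomial in $F_1,\dots,F_{k-1}$ with coefficients rational in $t$. For $l<m$ we have $g_l=\tilde q_{l0}$, whose denominators are products of powers of $d_1,\dots,d_{k-1}$; so $g_l$ is holomorphic on $\{|t|<s_{k-1}\}\times\mathbb C^{k-1}$. Since $P_k$ and $P_{k-1}$ are the points $[0;1,\dots,1,F_k]$ with $F_k=1$ and $F_k=0$,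
\[
g(P_k)-g(P_{k-1})=\sum_{l\ge1}g_l(0,1,\dots,1).
\]
Each case of Lemma~\ref{lem:discs} provides, for fixed $t,F_1,\dots,F_{k-1}$, a disc of values of $F_k$ on which the polynomial \eqref{eq:expansion} is bounded by $1$, and (F6) then bounds $g_l$.

\emph{Step 2: the terms $l\ge m$.} Case (a) gives $|g_l(0,1,\dots,1)|\le2^{-l}$, so by \eqref{eq:m} these terms contribute at most $2^{1-m}\le\varepsilon2^{-k-2}$.

\emph{Step 3: the terms $1\le l<m$, near $F_1=\dots=F_{k-1}=0$.} Fix such an $l$, and for $0\le j\le k-1$ let
\[
a_j=\sup\bigl\{|g_l(0,\underbrace{1,\dots,1}_{j},F_{j+1},\dots,F_{k-1})|:\ |F_i|\le c\text{ for }j<i<k\bigr\}.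
\]
We want $a_{k-1}=|g_l(0,1,\dots,1)|$, and we can reach $a_0$. Case (b) gives $|g_l|\le R^{-l}\le R^{-1}$ for $|t|=r_k$ and $|F_i|\le c$. For fixed such $F_i$, the function $g_l$ is holomorphic in $t$ on $|t|<s_{k-1}$, and $r_k<s_{k-1}$, so the maximum principle yields $a_0\le R^{-1}$.

\emph{Step 4: from $a_0$ to $a_{k-1}$.} Let $1\le j\le k-1$, fix $F_i$ with $|F_i|\le c$ for $j<i<k$, and consider the polynomial
\[
\psi(z)=g_l(0,\underbrace{1,\dots,1}_{j-1},z,F_{j+1},\dots,F_{k-1}).
\]
On $|z|\le c$ we have $|\psi|\le a_{j-1}$. To pass to $z=1$ we need a bound on a larger disc that does not depend on $R$, however crude. Case (c) gives one: $|\psi|\le64^l\le L:=64^m$ on $|z|\le2$. By (F7), $|\psi(1)|\le a_{j-1}^\theta L^{1-\theta}$, so $a_j\le a_{j-1}^\theta L^{1-\theta}$. By induction $a_j\le R^{-\theta^j}L^{1-\theta^j}$: this holds for $j=0$, and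
\[
\bigl(R^{-\theta^{j-1}}L^{1-\theta^{j-1}}\bigr)^\theta L^{1-\theta}=R^{-\theta^j}L^{1-\theta^j}.
\]
Hence $|g_l(0,1,\dots,1)|\le64^mR^{-\theta^{k-1}}$. There are fewer than $m$ such terms, so by \eqref{eq:R} they contribute at most $\varepsilon2^{-k-2}$. Together with Step 2 this proves the proposition.
\end{proof}

The loss in Step 4 is harmless because $\theta_k$ and $64^{m_k}$ were fixed before $R_k$.

\begin{proof}[Proof of Theorem~\ref{thm:A}(b) and (c)]
(b) Summing Proposition~\ref{prop:step} over $1\le k\le n$ gives $|g(P_n)-g(y_0)|\le\frac\varepsilon2\|g\|$ for polynomials $g$. Letting $n\to\infty$ and using the density of polynomials in $A$, we obtain $|g(x_0)-g(y_0)|\le\frac\varepsilon2\|g\|$ for all $g\in A$. If $f\in A$ peaked at $x_0$, then $g=f^n$ would give $|1-f(y_0)^n|\le\frac12$ for all $n$, while $f(y_0)^n\to0$.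

(c) By definition $t(y_\tau)=\tau$, so $y_\tau\notin N$ for $|\tau|>\frac12$. For $g\in A$, the function $\tau\mapsto g(y_\tau)$ is a uniform limit of polynomials in $\tau$ on $|\tau|\le1$, hence analytic on $|\tau|<1$. If $\|g\|\le1$, Schwarz's lemma applied to $\frac12(g(y_\tau)-g(y_0))$ gives $|g(y_\tau)-g(y_0)|\le2|\tau|$. So $\|y_\tau-y_0\|<2$ for $|\tau|<1$, while $\|x_0-y_0\|\le\frac\varepsilon2<2$ by (b). By (F5), $x_0$ and these $y_\tau$ lie in one Gleason part.
\end{proof}

This completes the proof of Theorem~\ref{thm:A}, and the Question has a negative answer.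

\begin{remark}\label{rem:rho}
The radius $\frac12$ enters the proofs only through the inequality $|t|<s_k$ on $N$. For any $\rho\in(0,1)$, taking $1=s_0>s_1>s_2>\cdots$ with $s_k\downarrow\rho$ gives Theorem~\ref{thm:A} with $N=\{|t|\le\rho\}$.
\end{remark}

\section{What survives: proof of Theorem~\ref{thm:B}}\label{sec:positive}

The hypothesis gives an element $h\in A$ that peaks approximately on $N$, with no information outside $N$. We cannot cut off $h$ inside $A$, but we can cut off $\log|h|$ from below and obtain a continuous function $v$ on $M_A$ that is near $0$ at $x_0$, never much above $0$, and below $-1$ off $V$. The task is then to find $g\in A$ and $m\ge1$ with $\frac1m\log|g|\le v$ on $M_A$ and near equality at $x_0$. By Cauchy's estimate, such $g$ arise as coefficients of $\zeta^m$ in polynomials in an extra variable $\zeta$ that are bounded by $1$ on the union of the discs $|\zeta|\le e^{-v(p)}$, $p\in M_A$. Near equality at $x_0$ will follow once we know that this union is the whole maximal ideal space of the algebra these polynomials generate,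 and this is where the local maximum modulus principle enters.

\begin{proof}[Proof of (a)]
\emph{Step 1: the function $v$.} The conclusion for a smaller $V$ implies it for a larger one, so we may assume that $V$ is open and $\overline V\subseteq\operatorname{int}N$. Put $\kappa=\eta/3$ and $\gamma=1+2\kappa$. Let $f\in A_N$ peak at $x_0$. Since $N\setminus V$ is compact, $|f^n|\le\frac12e^{-\gamma}$ on it for large $n$, while $|f^n|\le1$ on $N$ and $f^n(x_0)=1$. Approximating $f^n$ uniformly on $N$ gives $h\in A$ with
\[
|h|<e^{-\gamma}\ \text{on }N\setminus V,\qquad |h|\le e^\kappa\ \text{on }N,\qquad |h(x_0)|\ge e^{-\kappa}.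
\]
Let $v=\max(\log|h|,-\gamma)$ on $N$ and $v=-\gamma$ on $M_A\setminus N$. Then
\begin{equation}\label{eq:v}
-\gamma\le v\le\kappa\ \text{on }M_A,\qquad v=-\gamma\ \text{off }V,\qquad v(x_0)\ge-\kappa .
\end{equation}
The function $v$ is continuous on each of the open sets $\operatorname{int}N$ and $M_A\setminus\overline V$, which cover $M_A$. This is where $N$ must be a neighborhood in $M_A$.

\emph{Step 2: the algebra $\mathcal B$.} Let $Z=\{(p,\zeta)\in M_A\times\mathbb C:|\zeta|\le e^{-v(p)}\}$, a compact set, let $A[\zeta]$ be the algebra of polynomials in $\zeta$ with coefficients in $A$, and let $\mathcal B$ be its closure in $C(Z)$, a uniform algebra on $Z$. Put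
\[
\widehat Z=\{(p,\zeta)\in M_A\times\mathbb C:\ |Q(p,\zeta)|\le\|Q\|_Z\text{ for all }Q\in A[\zeta]\}\supseteq Z .
\]
Then $M_{\mathcal B}=\widehat Z$. Indeed, $\varphi\in M_{\mathcal B}$ restricts on $A$ to a point $p\in M_A$ and acts on $A[\zeta]$ as evaluation at $(p,\varphi(\zeta))$, which lies in $\widehat Z$ because $|\varphi(Q)|\le\|Q\|_Z$; conversely, evaluation at a point of $\widehat Z$ extends by continuity to $\mathcal B$. The bijection $\varphi\mapsto(\varphi|_A,\varphi(\zeta))$ is continuous on the compact space $M_{\mathcal B}$, hence a homeomorphism. Also $\partial\mathcal B\subseteq Z$.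

\emph{Step 3: $\widehat Z=Z$.} The set $Z$ is cut out by $|\zeta|\le e^\gamma$ and, above $N$ only, by $|\zeta h|\le1$. If $N$ were all of $M_A$, both inequalities would pass to $\widehat Z$ by definition. In general the first does, and for the second we use (F4). Let
\[
W=\widehat Z\setminus Z=\{(p,\zeta)\in\widehat Z:|\zeta|e^{v(p)}>1\},
\]
an open subset of $\widehat Z$ disjoint from $\partial\mathcal B$, and suppose $W\ne\emptyset$. For $(p,\zeta)\in W$ we have $e^{-v(p)}<|\zeta|\le e^\gamma$, so $v(p)>-\gamma$. Hence $p\in V$ and $v(p)=\log|h(p)|$, and therefore $|\zeta h|>1$ on $W$. At a point $(p,\zeta)$ of $bW=\overline W\setminus W$ we have $|\zeta|e^{v(p)}\le 1$ and $p\in\overline V\subseteq N$, so $|h(p)|\le e^{v(p)}$ and $|\zeta h|\le1$. By (F4) applied to $\zeta h\in\mathcal B$, $|\zeta h|\le1$ on $W$, a contradiction.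

\emph{Step 4: extracting a coefficient.} Let $\zeta_0=e^{-v(x_0)+\kappa}$. Then $(x_0,\zeta_0)\notin Z=\widehat Z$, so after scaling there is $Q\in A[\zeta]$, of degree $D$ in $\zeta$, with $\|Q\|_Z\le1<|Q(x_0,\zeta_0)|$. We want a single term, not the whole sum, to exceed $1$ at $(x_0,\zeta_0)$, so we pass to powers. Write $Q^n=\sum_{j\le nD}g_j\zeta^j$ with $g_j\in A$. Since $\|Q^n\|_Z\le1$, (F6) on the disc $|\zeta|\le e^{-v(p)}$ gives $|g_j(p)|\le e^{jv(p)}$ for $p\in M_A$. If $|g_j(x_0)|\zeta_0^j\le1$ for all $j$, then $|Q(x_0,\zeta_0)|^n\le nD+1$, which is false for large $n$. Fix such an $n$ and an index $m$ with $|g_m(x_0)|\zeta_0^m>1$; then $m\ge1$ because $|g_0|\le1$. By \eqref{eq:v}, $|g_m(x_0)|>e^{m(v(x_0)-\kappa)}\ge e^{-2\kappa m}$. So $g=g_m/g_m(x_0)$ satisfies $g(x_0)=1$ and $|g|\le e^{(v+2\kappa)m}$. By \eqref{eq:v} this is at most $e^{3\kappa m}=e^{\eta m}$ on $M_A$ and equals $e^{(2\kappa-\gamma)m}=e^{-m}$ off $V$.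
\end{proof}

\begin{proof}[Proof of (b)]
The point mass is a Jensen measure. Let $\mu$ be any Jensen measure for $x_0$, let $V$ be an open neighborhood of $x_0$, and take $g,m$ from (a). Then
\[
0=\tfrac1m\log|g(x_0)|\le\tfrac1m\int\log|g|\,d\mu\le\eta-\mu(M_A\setminus V).
\]
The exponent $m$ has canceled, so its size does not matter. Letting $\eta\to0$ gives $\mu(M_A\setminus V)=0$. Thus every compact set that omits $x_0$ is $\mu$-null, and $\mu=\delta_{x_0}$ by inner regularity. By (F3) some Jensen measure for $x_0$ is supported on $\partial A$, so $x_0\in\partial A$.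
\end{proof}

\begin{proof}[Proof of (c)]
By (b), $x_0\in\partial A\subseteq X$. If $f\in A_N$ peaks at $x_0$, the sets $\{p\in\operatorname{int}N:|f(p)|>1-\frac1n\}$ are open in $M_A$ with intersection $\{x_0\}$, so $\{x_0\}$ is a $G_\delta$ in $M_A$ and in $X$. An open neighborhood of $x_0$ in $X$ has the form $V\cap X$ with $V$ open in $M_A$. Apply (a) with $\eta=1/m_0$ and $1\le m\le m_0$: the function $g$ satisfies $g(x_0)=1$, $|g|\le e$ on $X$ and $|g|\le e^{-1}$ on $X\setminus V$. Lemma~\ref{lem:criterion} with $M=e$ and $\alpha=e^{-1}$ shows that $x_0$ is a peak point for $A$. For the algebra of Theorem~\ref{thm:A} the hypothesis of Theorem~\ref{thm:B} holds and $x_0$ is not a peak point, so no such $m_0$ exists there.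
\end{proof}

The condition in (c) is also necessary: if $f\in A$ peaks at $x_0$, then by (F1) a high power of $f$ satisfies (a) with $m=1$.

\begin{remark}\label{rem:G}
In the algebra of Theorem~\ref{thm:A} the unbounded exponents can be seen directly. If $\eta\ge\log2$ and $V$ is a neighborhood of $x_0$, then $g=G_k$ and $m=m_k$ satisfy Theorem~\ref{thm:B}(a) for large $k$. Indeed $G_k(x_0)=1$ and $|G_k|\le2^{m_k}\le e^{\eta m_k}$ on $X$; and $|G_k|>e^{-m_k}$ forces $\delta_k<(e/32)^{m_k}$ by \eqref{eq:X}, which by Lemma~\ref{lem:shrink} happens only in $V$ when $k$ is large. The norm $\|G_k\|=2^{m_k}$, attained in Lemma~\ref{lem:discs}(a) at $F_k=2$, is unbounded in $k$, so Lemma~\ref{lem:criterion} does not apply to the functions $G_k$. The function $F_k$, an $m_k$-th root of $d_k(t)G_k$, is bounded by $4$ on $N$, but by Lemma~\ref{lem:discs}(b) its norm on $X$ is at least $R_k$.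
\end{remark}

\begin{thebibliography}{9}
\bibitem{Gamelin} Gamelin, \emph{Uniform Algebras}.
\end{thebibliography}
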